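# Normal bundles positive along the leaves: units with one complex place, and transverse affine rigidity

Manifolds are connected throughout. For a Hermitian metric on a line bundle with $\|e\|^2=h$, where $e$ is a local holomorphic frame, the curvature form is $-i\partial\bar\partial\log h$.

## The action of $U\ltimes\mathcal O_K$ on $\mathbb H^s\times\mathbb C$

Let $s\ge 1$, and let $K$ be a number field of degree $s+2$ with exactly $s$ real embeddings $\sigma_1,\dots,\sigma_s$ and one pair of non-real embeddings $\sigma_{s+1},\overline{\sigma_{s+1}}$. Let $\mathcal O_K$ be its ring of integers, and let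
$$U=\{u\in\mathcal O_K^*:\ \sigma_j(u)>0,\ 1\le j\le s\}.$$
This is the kernel of the homomorphism $\mathcal O_K^*\to\{\pm1\}^s$ given by the signs of the $\sigma_j(u)$, so it has finite index in $\mathcal O_K^*$. The norm of a unit is $\pm1$. For $u\in U$ the norm is $\prod_{j\le s}\sigma_j(u)\cdot|\sigma_{s+1}(u)|^2>0$, hence
$$\prod_{j\le s}\sigma_j(u)\cdot|\sigma_{s+1}(u)|^2=1\qquad(u\in U).\tag{1}$$

Let $\mathbb H$ be the upper half plane and let $\Gamma=U\ltimes\mathcal O_K$, with product $(u,a)(u',a')=(uu',\,a+ua')$. It acts on $\mathbb H^s\times\mathbb C\ni(w,z)$ by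
$$(u,a)(w,z)=\Big(\big(\sigma_j(u)w_j+\sigma_j(a)\big)_{j\le s},\ \sigma_{s+1}(u)z+\sigma_{s+1}(a)\Big).\tag{2}$$
The half planes are preserved because $\sigma_j(u)>0$ and $\sigma_j(a)\in\mathbb R$ for $j\le s$.

Now measure the vector $\partial_z$ by declaring
$$\|\partial_z\|^2_{(w,z)}=\prod_{j=1}^s\operatorname{Im}w_j.\tag{3}$$
An element $\gamma=(u,a)$ sends $\partial_z$ to $\sigma_{s+1}(u)\partial_z$ and multiplies $\operatorname{Im}w_j$ by $\sigma_j(u)$. So the squared length of $\gamma_*\partial_z$ at $\gamma(w,z)$ is
$$|\sigma_{s+1}(u)|^2\prod_j\sigma_j(u)\operatorname{Im}w_j=\prod_j\operatorname{Im}w_j,$$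
by (1). The length (3) is invariant under $\Gamma$.

Its curvature is a one-variable computation. Since $\operatorname{Im}w=(w-\bar w)/2i$, we have $\partial_{\bar w}\log\operatorname{Im}w=-1/(w-\bar w)$ and $\partial_w\partial_{\bar w}\log\operatorname{Im}w=1/(w-\bar w)^2=-1/(4(\operatorname{Im}w)^2)$. Therefore
$$-i\partial\bar\partial\log\prod_j\operatorname{Im}w_j=\sum_{j=1}^s\frac{i\,dw_j\wedge d\bar w_j}{4(\operatorname{Im}w_j)^2},\tag{4}$$
which is $\ge0$ everywhere and positive definite in the directions $\partial_{w_1},\dots,\partial_{w_s}$.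

**The smallest case, $s=1$.** Let $\alpha>0$ be the real root of $x^3-x-1$ and $\beta,\bar\beta$ the other two roots. The product of the roots is $1$, so $\alpha|\beta|^2=1$. The maps $(w,z)\mapsto(\alpha w,\beta z)$ and $(w,z)\mapsto(w+q(\alpha),z+q(\beta))$, $q\in\mathbb Z[x]$, act on $\mathbb H\times\mathbb C$. The first multiplies $\operatorname{Im}w$ by $\alpha$ and $\partial_z$ by $\beta$, so it keeps $\|\partial_z\|^2=\operatorname{Im}w$ unchanged because $\alpha|\beta|^2=1$. The others change neither quantity.

The construction produces compact manifolds with a foliation by $z=\mathrm{const}$, whose normal direction $\partial_z$ carries a metric of positive curvature along the leaves. The next section makes precise which question this answers.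

## Positivity of $N_F$ along the leaves, and a conjecture

Let $M$ be a compact complex manifold of dimension $n$ and $F$ a nonsingular holomorphic foliation of codimension one. Around each point there is a **flow box**: a chart $(z,t)$ onto a product of a ball in $\mathbb C^{n-1}$ and a disc in $\mathbb C$, in which $T_F^{1,0}=\ker dt$. The sets $t=\mathrm{const}$ are the **plaques**. If $(z,t_i)$ and $(z',t_j)$ are two flow boxes, then $dt_i$ and $dt_j$ have the same kernel, so near each common point $t_i=f(t_j)$ with $f$ holomorphic and $f'\ne0$.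

The **normal bundle** is the holomorphic line bundle $N_F=T_M^{1,0}/T_F^{1,0}$. In a flow box it is framed by the class of $\partial_{t_i}$, and $\partial_{t_j}=f'(t_j)\,\partial_{t_i}$ in $N_F$. A **fiber metric** on $N_F$ is a $C^\infty$ Hermitian metric. Its curvature is **positive along $F$** if its restriction to $T_F^{1,0}$ is positive definite at every point.

**Conjecture.** Let $M$ be a compact complex manifold of dimension $\ge3$ and $F$ a holomorphic foliation on $M$ of codimension one. Then $N_F$ does not admit a fiber metric whose curvature form is positive along $F$.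

**Theorem A.** For every $n\ge 3$ there are a compact complex manifold $M$ of dimension $n$ and a nonsingular holomorphic foliation $F$ of codimension one on $M$ such that $N_F$ has a fiber metric with curvature positive along $F$. (In the example the curvature form is moreover $\ge0$ on all of $T_M^{1,0}$.)

So the Conjecture is false in every dimension $n\ge3$. Theorem B below says how much of it survives.

For a fiber metric, put $h_i=\|\partial_{t_i}\|^2$ and $\varphi_i=-\log h_i$ in a flow box. The curvature is $i\partial\bar\partial\varphi_i$, so positivity along $F$ says that $\varphi_i$ is strictly plurisubharmonic (psh) on plaques. From $\partial_{t_j}=f'\partial_{t_i}$,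
$$\varphi_j=\varphi_i-\log|f'(t_j)|^2\qquad(t_i=f(t_j)).\tag{5}$$
The correction term is constant along plaques, so leafwise derivatives of $\varphi$ do not depend on the flow box.

A **leafwise $k$-form** is a smooth section over $M$ of $\Lambda^k$ of the complexified dual of the real tangent bundle of the leaves. Let $d_F,\partial_F,\bar\partial_F$ be the differentials along the leaves. Then $\partial_F\varphi$ and $\bar\partial_F\varphi$ are global leafwise forms, $\omega_F:=i\partial_F\bar\partial_F\varphi$ is a Kähler form on each leaf, and
$$\omega_F=d_F\beta,\qquad\beta=\tfrac i2(\bar\partial_F\varphi-\partial_F\varphi).\tag{6}$$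
Indeed $d_F\beta=\frac i2(\partial_F\bar\partial_F\varphi-\bar\partial_F\partial_F\varphi)=i\partial_F\bar\partial_F\varphi$. As $\beta$ is smooth on the compact manifold $M$, it is bounded.

Two easy cases show what stands in the way.

*A compact curve inside a leaf.* If $C$ is a compact complex curve contained in a leaf, then (6) and Stokes give $\int_C\omega_F=\int_Cd\beta=0$, while $\omega_F>0$ on $C$. So positivity along $F$ excludes such curves. The same computation with $\omega_F^m=d_F(\beta\wedge\omega_F^{m-1})$, where $m=\dim L$, excludes a compact leaf $L$.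

*A linear foliation of a torus.* Let $M=\mathbb C^n/\Lambda$ and $F=\ker dz_n$. Then $\partial_{z_n}$ is a global frame of $N_F$ and $\|\partial_{z_n}\|^2=e^{-\Phi}$ with $\Phi$ a smooth function on $M$. At a maximum of $\Phi$ its restriction to the leaf cannot be strictly psh. So there is no metric positive along $F$.

## Surfaces: a metric that depends on the viewpoint

In dimension two there are examples with spherical transversals. Take $M=(\mathbb D\times\hat{\mathbb C})/\Gamma$, where $\Gamma\subset\mathrm{Aut}\,\mathbb D$ is discrete with $\mathbb D/\Gamma$ a compact Riemann surface of genus $\ge2$, acting diagonally, and $F$ is induced by the leaves $\mathbb D\times\{w\}$. Here is an explicit metric.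

Conjugate by a Cayley transform, so that $\Gamma\subset PSL_2(\mathbb R)$ acts on $\mathbb H\times\hat{\mathbb C}$. Write $\zeta=x+iy\in\mathbb H$, $w=a+ib$, and
$$\|\partial_w\|^2=h(\zeta,w)=\frac{y^2}{q^2},\qquad q=(x-a)^2+y^2+b^2=\tfrac12\big(|w-\zeta|^2+|w-\bar\zeta|^2\big).$$

*Smoothness at $w=\infty$.* With $v=1/w$ we have $\partial_v=-w^2\partial_w$ and $q=|w|^2(|1-xv|^2+y^2|v|^2)$, so $\|\partial_v\|^2=y^2(|1-xv|^2+y^2|v|^2)^{-2}$, which is smooth and positive near $v=0$.

*Invariance.* For $g\in PSL_2(\mathbb R)$, $|gw-g\zeta|^2=|w-\zeta|^2|g'(w)||g'(\zeta)|$, and likewise for $\bar\zeta$, with $|g'(\bar\zeta)|=|g'(\zeta)|$. Also $\operatorname{Im}g\zeta=|g'(\zeta)|\operatorname{Im}\zeta$. Hence $h(g\zeta,gw)|g'(w)|^2=h(\zeta,w)$, which is invariance under $\Gamma$; the points with $w$ or $gw$ equal to $\infty$ follow by continuity.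

*Positivity.* Along a leaf the curvature is $\frac i4\,\Delta_{x,y}(-\log h)\,d\zeta\wedge d\bar\zeta$. With $r^2=(x-a)^2+y^2$ one has $\Delta\log(r^2+b^2)=4b^2/(r^2+b^2)^2$ and $\Delta\log y=-1/y^2$, so
$$\Delta(-\log h)=\frac{8b^2}{(r^2+b^2)^2}+\frac2{y^2}>0 .$$
On the leaf $v=0$ one has $-\log\|\partial_v\|^2=-2\log y$, with Laplacian $2/y^2>0$.

**Copying this in dimension three.** The first thing to try is to enlarge the leaf and keep the sphere. Multiplying $M$ by a compact curve $C$ and pulling back $F$ puts the compact curves $\{\mathrm{pt}\}\times C$ inside leaves, which was excluded above. More twisted is $M=(\widetilde X\times\hat{\mathbb C})/\pi_1(X)$, where $X$ is compact of dimension $\ge2$, $\pi_1(X)$ acts on $\hat{\mathbb C}$ by Möbius maps, and the leaves are induced by $\widetilde X\times\{w\}$. A fiber $\hat{\mathbb C}$ is transverse to $F$, so $N_F|_{\hat{\mathbb C}}=T_{\hat{\mathbb C}}$ has degree $2$. Theorem B(1) below says that in dimension $\ge3$ positivity along $F$ forces $N_F$ to be flat, and a flat bundle has degree $0$ on every compact curve. So no suspension with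 fiber $\hat{\mathbb C}$ can work, with any metric.

What remains is a transversal $\mathbb C$ on which the group acts by affine maps. The torus example shows that a function on $M$ is not enough. One needs a function $\Phi$ on the universal cover which is strictly psh along the leaves and changes by additive constants under the group, these constants being matched by the linear parts of the affine maps. The function $-\sum_j\log\operatorname{Im}w_j$ has this property for the action (2), and (1) is the matching.

## The compact quotients $(\mathbb H^{n-1}\times\mathbb C)/\Gamma$: proof of Theorem A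

Put $s=n-1\ge2$.

**Step 1: a number field with $s$ real embeddings and one complex pair.** Start from $P_0(x)=(x^2+1)\prod_{j=1}^s(x-j)$. The sets $\{2a/3^N:a\in\mathbb Z,N\ge0\}$ and $\{2a/3^N:a\text{ odd},N\ge0\}$ are dense in $\mathbb R$. Choosing the non-leading coefficients in the first set, and the constant term in the second, we get monic $f\in\mathbb Q[x]$ with coefficients as close as we like to those of $P_0$. Let $\mathbb Z_{(2)}$ be the ring of rationals with odd denominator. The non-leading coefficients of $f$ lie in $2\mathbb Z_{(2)}$ and its constant term does not lie in $4\mathbb Z_{(2)}$. By Eisenstein's criterion over the principal ideal domain $\mathbb Z_{(2)}$, $f$ is irreducible over $\mathbb Q$. Roots depend continuously on coefficients and those of $P_0$ are simple. So if $f$ is close enough to $P_0$, it has one root near each of $1,\dots,s$, necessarily real since its conjugate is also a root near the same point, and two non-real roots near $\pm i$. Take $K=\mathbb Q[x]/(f)$.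

For $n=3$ one may take $f=x^4-x-1$. It is irreducible mod $2$: it has no root in $\mathbb F_2$, and it is not the square of $x^2+x+1$, the only irreducible quadratic. It is strictly convex with $f(0)<0$, so it has exactly two real roots.

**Step 2: the units give a lattice of translations.** By Dirichlet's unit theorem, $u\mapsto(\log|\sigma_1(u)|,\dots,\log|\sigma_s(u)|,2\log|\sigma_{s+1}(u)|)$ maps $\mathcal O_K^*$ onto a lattice of the hyperplane $\{\sum x_j=0\}\subset\mathbb R^{s+1}$, and its kernel consists of the roots of unity. As $U$ has finite index, its image is also a lattice of the hyperplane. A root of unity that is positive in a real embedding equals $1$, so the map is injective on $U$. The projection of the hyperplane to the first $s$ coordinates is a linear isomorphism. Hence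
$$\ell(u)=(\log\sigma_1(u),\dots,\log\sigma_s(u))$$
is an isomorphism of $U$ onto a lattice in $\mathbb R^s$. We also use that $\sigma(a)=(\sigma_1(a),\dots,\sigma_{s+1}(a))$ embeds $\mathcal O_K$ as a lattice in $\mathbb R^s\times\mathbb C$.

**Step 3: the quotient is a compact complex manifold.** Use the coordinates $y=(\log\operatorname{Im}w_j)_j\in\mathbb R^s$ and $x=(\operatorname{Re}w,z)\in\mathbb R^s\times\mathbb C$. By (2), $(u,a)$ acts on $y$ as translation by $\ell(u)$, and on $x$ as a linear map $A_u$ depending on $u$ followed by translation by $\sigma(a)$.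

*Properly discontinuous.* Let $C$ be compact and $\gamma C\cap C\ne\emptyset$ with $\gamma=(u,a)$. Then $\ell(u)$ is a difference of two $y$-values on $C$, hence bounded, and only finitely many $u$ occur. For each of them $\sigma(a)=x'-A_ux$ with $x,x'$ in a bounded set, so only finitely many $a$ occur.

*Free.* A fixed point gives $\ell(u)=0$, so $u=1$; then $\sigma(a)=0$ and $a=0$.

*Cocompact.* Using $U$, move $y$ into a compact fundamental domain of $\ell(U)$. Then, using $\mathcal O_K$, which does not change $y$, move $x$ into a compact fundamental domain of $\sigma(\mathcal O_K)$.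

So $M=(\mathbb H^s\times\mathbb C)/\Gamma$ is a compact complex manifold of dimension $s+1=n$. It is called the Oeljeklaus–Toma manifold of $K$.

**Step 4: foliation and metric.** For $\gamma=(u,a)$ we have $\gamma^*dz=\sigma_{s+1}(u)\,dz$. So $\ker dz$ descends to a nonsingular codimension one holomorphic foliation $F$ on $M$, with leaves induced by $\mathbb H^s\times\{z\}$. Upstairs the normal bundle is framed by the class of $\partial_z$. The metric (3) was shown to be $\Gamma$-invariant, so it descends to a fiber metric on $N_F$. By (4) its curvature is positive definite on $T_F^{1,0}=\langle\partial_{w_1},\dots,\partial_{w_s}\rangle$ and $\ge0$ on $T_M^{1,0}$. This proves Theorem A. $\blacksquare$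

## Transversely affine structures and the rigidity theorem

**Definition.** A **transversely affine structure** for $F$ is a family of local holomorphic submersions $T_i$, defined on open sets covering $M$ and with $\ker dT_i=T_F^{1,0}$, such that on overlaps $T_i=c_{ij}T_j+d_{ij}$ with $c_{ij}\in\mathbb C^*$, $d_{ij}\in\mathbb C$ locally constant.

Then $\partial_{T_j}=c_{ij}\,\partial_{T_i}$ in $N_F$, so $N_F$ has locally constant transition functions: it is a flat line bundle. On the universal cover $\widetilde M$ the local coordinates $T_i$ can be continued without monodromy, because $\widetilde M$ is simply connected. This gives a **developing map**, a holomorphic submersion $T:\widetilde M\to\mathbb C$ with $T\circ\gamma=\chi(\gamma)T+d(\gamma)$ for $\gamma\in\pi_1(M)$. It is unique up to $T\mapsto aT+b$, which does not change $\chi$. The homomorphism $\chi:\pi_1(M)\to\mathbb C^*$ is the **linear holonomy**.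

*Example.* For the manifolds of Theorem A, $T=z$, $\chi(u,a)=\sigma_{s+1}(u)$ and $d(u,a)=\sigma_{s+1}(a)$.

**Theorem B.** Let $M$ be a compact complex manifold of dimension $n\ge3$, $F$ a holomorphic foliation of codimension one, and $h$ a fiber metric on $N_F$ with curvature positive along $F$. Then:

1. $F$ has a unique transversely affine structure. In particular $N_F$ is a flat line bundle.
2. Let $\chi:\pi_1(M)\to\mathbb C^*$ be the linear holonomy. The class $\log|\chi|^2\in\mathrm{Hom}(\pi_1(M),\mathbb R)=H^1(M,\mathbb R)$ is not the class of the real part of any closed holomorphic $1$-form; in particular it is nonzero and $b_1(M)>0$. Consequently the assertion of the Conjecture is true if $M$ is Kähler, more generally if $M$ has a proper modification $M'\to M$ with $M'$ compact Kähler (e.g. $M$ Moishezon), and also if $H^1(M,\mathbb R)=0$.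
3. The developing map $T:\widetilde M\to\mathbb C$ is surjective.
4. (Characterization.) Conversely, let $F$ be a transversely affine codimension one foliation, with developing map $T$ satisfying $T\circ\gamma=\chi(\gamma)T+d(\gamma)$. Metrics on $N_F$ positive along $F$ correspond bijectively, via $\|\partial_T\|^2=e^{-\Phi}$, to smooth real functions $\Phi$ on $\widetilde M$, strictly plurisubharmonic along the leaves, with $\Phi\circ\gamma=\Phi+\log|\chi(\gamma)|^2$.

By Theorem A such foliations exist in all dimensions $\ge3$. The hypothesis $n\ge3$ is sharp for (1): in the surface example above, $N_F$ has degree $2$ on a fiber $\hat{\mathbb C}$, so it is not flat.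

**What has to be constructed.** Given affine coordinates $T$, put $b_i=-T''/T'$, where the prime is $d/dt_i$. Near any point of a flow box the coordinate $T$ is unique up to $T\mapsto cT+d$, which does not change $T''/T'$. So $b_i$ is a holomorphic function on the flow box, constant along its connected plaques, that is, a function of $t_i$. If $t_i=f(t_j)$, differentiating $T(f(t_j))$ twice gives
$$b_j=b_i(f)\,f'-\frac{f''}{f'}\qquad(t_i=f(t_j)).\tag{7}$$
Conversely, let holomorphic functions $b_i(t_i)$ on discs satisfy (7). Choose $T_i(t_i)$ with $T_i'=\exp(-\int b_i)$. Then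
$$(\log(T_i\circ f)')'=\frac{T_i''}{T_i'}(f)\,f'+\frac{f''}{f'}=-b_i(f)f'+\frac{f''}{f'}=-b_j=(\log T_j')',\tag{8}$$
so $T_i\circ f=cT_j+d$ with $c,d$ locally constant. A transversely affine structure is thus the same as a family of holomorphic functions $b_i(t_i)$ satisfying (7).

**A first candidate.** The metric suggests one: by (5), transverse derivatives of $\varphi_i$ transform almost like (7). To make this exact, choose a smooth global $(1,0)$-form $A$ on $M$ with $A|_{T_F^{1,0}}=\partial_F\varphi$; it exists because $T_F^{1,0}$ has a $C^\infty$ complement. Then $\partial\varphi_i-A$ is of type $(1,0)$ and vanishes on $T_F^{1,0}$, so $\partial\varphi_i-A=c_i\,dt_i$ with $c_i$ smooth. By (5), $c_j\,dt_j=c_i\,dt_i-\frac{f''}{f'}dt_j$, that is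
$$c_j=c_if'-\frac{f''}{f'} .\tag{9}$$
This is the right transformation rule, but $c_i$ has no reason to be constant along the leaves, nor holomorphic in $t_i$. The rule (9) is preserved if we subtract from $c_i\,dt_i$ a global section $s=s_i\,dt_i$ of $N_F^*$, since $s_j=s_if'$. So we look for $s$ with $d_Fs_i=d_Fc_i$. The right side is a global object: $f'$ and $f''/f'$ depend on $t_j$ only, so $d_Fc_j=f'\,d_Fc_i$, and since $dt_i=f'dt_j$,
$$\mu:=d_Fc_i\otimes dt_i$$
is a global smooth leafwise $1$-form with values in $N_F^*$, with $d_F\mu=0$.

The obvious next step, Hodge theory for $d_Fs=\mu$, is not available as such: the leafwise Laplacian differentiates only along the leaves, so it is not elliptic on $M$, and it gives no regularity across them. The proof therefore has two stages. An $L^2$ estimate, from an argument of Gromov (J. Differential Geom. 33 (1991)), solves $d_Fs=\mu$ with $s$ merely in $L^2$. Then the resulting $L^2$ functions $b_i(t_i)$ are shown to be holomorphic by moving along the leaves in directions where the metric contracts.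

From here on, $M,F,h$ are as in Theorem B, $m=n-1\ge2$ and $N=N_F$.

## An $L^2$ solution of $d_Fs=\mu$

**Step 1: an inner product that sees only the leaves.** Let $E^k$ be the space of smooth leafwise complex $k$-forms with values in $N^*$, locally $u=u_i\otimes dt_i$. If $dt_i=g\,dt_j$, then $u_j=gu_i$, and $g$ depends on $t_j$ only; so $d_Fu=d_Fu_i\otimes dt_i$ is well defined and $d_F^2=0$. Put
$$\langle u,v\rangle=\int_M(u_i,v_i)_{\omega_F}\,\frac{\omega_F^m}{m!}\wedge i\,dt_i\wedge d\bar t_i .\tag{10}$$
The wedge with $dt_i\wedge d\bar t_i$ makes sense although $\omega_F$ is only leafwise. The integrand does not depend on $i$: $(u_j,v_j)=|g|^2(u_i,v_i)$ and $i\,dt_i\wedge d\bar t_i=|g|^2\,i\,dt_j\wedge d\bar t_j$. No metric on $N^*$ is used; the factor $dt_i$ of $u$ and its conjugate from $v$ supply the transverse area.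

Let $d_F^*$ be the formal adjoint of $d_F$. Using a partition of unity, compute $\langle d_Fu,v\rangle$ for $u$ supported in a flow box. Because $i\,dt_i\wedge d\bar t_i$ is constant along plaques, we may integrate by parts on each plaque and then integrate over $t_i$. Hence on each plaque $d_F^*$ is the usual $d^*$ of the Kähler metric $\omega_F$, acting on the scalar form $u_i$. With $\Delta_F=d_Fd_F^*+d_F^*d_F$ and $Lu=\omega_F\wedge u$, the Kähler identity $[\Delta_F,L]=0$ follows from the one on plaques.

**Step 2: a lower bound for the Laplacian on $1$-forms.** This is where $m\ge2$ enters.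

**Lemma 1.** There is $C$ with $\|u\|^2\le C(\|d_Fu\|^2+\|d_F^*u\|^2)$ for all $u\in E^1$.

*Proof.* First, $L^{m-1}/(m-1)!$ is a pointwise isometry from $1$-forms to $(2m-1)$-forms. At a point choose real coordinates on the leaf with $dx_k,dy_k$ orthonormal and $\omega_F=\sum_kdx_k\wedge dy_k$. Then $\omega_F^{m-1}/(m-1)!=\sum_k\prod_{l\ne k}dx_l\wedge dy_l$. Wedging with $dx_k$ leaves only the $k$-th summand and gives, up to sign, the standard basis form omitting $dy_k$; wedging with $dy_k$ gives the one omitting $dx_k$. So an orthonormal basis goes to an orthonormal system.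

Let $Q=\|d_Fu\|^2+\|d_F^*u\|^2=\langle\Delta_Fu,u\rangle$ and $v=L^{m-1}u$. Then $\|v\|=(m-1)!\,\|u\|$, and since $\Delta_F$ commutes with $L$,
$$\|d_F^*v\|^2\le\langle\Delta_Fv,v\rangle=\langle L^{m-1}\Delta_Fu,L^{m-1}u\rangle=((m-1)!)^2Q .$$
As $m\ge2$, one factor $\omega_F$ in $v=\omega_F^{m-1}\wedge u$ can be written $d_F\beta$ by (6). With $\theta=\beta\wedge\omega_F^{m-2}\wedge u$ and $d_F\omega_F=0$, we have $d_F\theta=\omega_F^{m-1}\wedge u-\beta\wedge\omega_F^{m-2}\wedge d_Fu$, so
$$v=d_F\theta+\beta\wedge\omega_F^{m-2}\wedge d_Fu .$$
Since $\beta$ is bounded, there is $C_0$ independent of $u$ with $\|\theta\|\le C_0\|u\|$ and $\|\beta\wedge\omega_F^{m-2}\wedge d_Fu\|\le C_0\|d_Fu\|$. Therefore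
$$((m-1)!)^2\|u\|^2=\langle v,v\rangle\le\|\theta\|\,\|d_F^*v\|+C_0\|d_Fu\|\,\|v\|\le2(m-1)!\,C_0\,\|u\|\,Q^{1/2},$$
and $\|u\|\le\frac{2C_0}{(m-1)!}Q^{1/2}$. $\square$

If $m=1$, then $v=u$ and there is no factor $\omega_F$ to integrate. The rest of the proof of (1) works for every $m\ge1$, so in the surface example the estimate of Lemma 1 must be false.

**Step 3: from the estimate to a solution.**

**Lemma 2.** There is an $L^2$ section $s$ of $N^*$ with $d_Fs=\mu$ weakly, that is, $\langle s,d_F^*w\rangle=\langle\mu,w\rangle$ for all $w\in E^1$.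

*Proof.* Let $P$ and $S$ be the maximal (weak) extensions of $d_F:E^0\to E^1$ and $d_F:E^1\to E^2$ to $L^2$: their domains consist of the $L^2$ elements whose weak $d_F$ is in $L^2$. They are closed and densely defined. Also $SP=0$, because $\langle Ps,d_F^*w\rangle=\langle s,d_F^*d_F^*w\rangle=0$ for $w\in E^2$.

*The estimate extends.* Let $v\in\operatorname{Dom}P^*\cap\operatorname{Dom}S$. Testing against smooth sections shows $d_F^*v=P^*v$ and $d_Fv=Sv$ weakly, both in $L^2$. Friedrichs' lemma says: for a first order operator with smooth coefficients on a compact manifold, if an $L^2$ section has weak image in $L^2$, then mollifying it in charts, with a partition of unity, gives smooth sections that converge to it in $L^2$ and whose images converge in $L^2$ to its image. Applied to $d_F\oplus d_F^*$, it gives $v_\epsilon\in E^1$ with $v_\epsilon\to v$, $d_Fv_\epsilon\to Sv$, $d_F^*v_\epsilon\to P^*v$. By Lemma 1,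
$$\|v\|^2\le C\big(\|P^*v\|^2+\|Sv\|^2\big)\qquad(v\in\operatorname{Dom}P^*\cap\operatorname{Dom}S).$$

*Duality.* Let $v\in\operatorname{Dom}P^*$ and write $v=v_1+v_2$ with $v_1\in\ker S$, a closed subspace, and $v_2\perp\ker S$. As $\operatorname{Im}P\subset\ker S$, we have $v_2\perp\operatorname{Im}P$, so $v_2\in\ker P^*$. Hence $v_1\in\operatorname{Dom}P^*\cap\ker S$ and $P^*v_1=P^*v$. Since $\mu\in\ker S$,
$$|\langle v,\mu\rangle|=|\langle v_1,\mu\rangle|\le\|\mu\|\sqrt C\,\|P^*v_1\|=\sqrt C\,\|\mu\|\,\|P^*v\| .$$
So $P^*v\mapsto\langle v,\mu\rangle$ is a well-defined bounded linear functional on $\operatorname{Im}P^*$. By Hahn–Banach and Riesz there is $s\in L^2$ with $\langle v,\mu\rangle=\langle P^*v,s\rangle$ for all $v\in\operatorname{Dom}P^*$. That is, $s\in\operatorname{Dom}P^{**}=\operatorname{Dom}P$ and $Ps=\mu$. $\square$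

**Step 4: the corrected candidate.** In a flow box write $s=s_i\,dt_i$ and $b_i=c_i-s_i$. Testing against $w$ with compact support in the box gives $d_Fb_i=0$ in the sense of distributions. So $b_i$ is a.e. a function of $t_i$ alone, $b_i(t_i)\in L^2_{loc}$. From (9) and $s_j=s_if'$, the functions $b_i$ satisfy (7) a.e. It remains to prove that they are holomorphic.

## Contraction along the leaves makes $b_i$ holomorphic

Since $\varphi$ is strictly psh along the leaves, from any point one can move along its leaf so that $\varphi$ increases, that is, so that transverse vectors become shorter. Doing this repeatedly gives transverse maps $G_k$ that shrink a fixed disc to zero size. As $|b\circ G|^2|G'|^2$ has the same integral as $|b|^2$ over the image, the non-holomorphic contribution to $b$ dies in the limit.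

**Step 1: boxes with a way up.** For each $p\in M$ choose a flow box $(z,t_p):W_p\to B^m(0,1)\times D(0,1)$, biholomorphic onto, with $p\mapsto0$. Write $\varphi_p,h_p,b_p,c_p,s_p$ for the objects above in this chart. As $\varphi_p(\cdot,0)$ is strictly psh, its mean over $|z|=\frac12$ exceeds its value at $0$. So there is $z_p$ with $|z_p|=\frac12$ and $\varphi_p(z_p,0)>\varphi_p(0,0)$. By continuity there are $\delta_p>0$ and $r_p\in(0,\frac12)$ with
$$\varphi_p(z_p,t)-\varphi_p(z,t)\ge2\delta_p\qquad(|z|\le r_p,\ |t|\le r_p).\tag{11}$$
Let $N_p=\{|z|<r_p,\ |t_p|<r_p\}\subset W_p$. Finitely many $N_p$ cover $M$. From now on $p$ runs over this finite set, and $\delta=\min\delta_p>0$. All constants below are uniform in $p$.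

**Step 2: the transverse map of one move.** Apply Lebesgue's covering lemma to the compact discs $\{(z_p,\tau):|\tau|\le\frac{1+r_p}2\}\subset W_p$ and the cover of $M$ by the $N_{p'}$. There is $\varepsilon_0>0$, with $\varepsilon_0\le\frac{1-r_p}2$ for all $p$, such that for all $p$ and $|t|\le r_p$ there is $p'$ with $\{(z_p,\tau):|\tau-t|<\varepsilon_0\}\subset N_{p'}$. Put
$$g(\tau)=t_{p'}(z_p,\tau),\qquad|\tau-t|<\varepsilon_0 .$$
Then $|g|<r_{p'}<1$. Near the points $(z_p,\tau)$ we have $t_{p'}=g(t_p)$, so
$$h_p(z_p,\tau)=|g'(\tau)|^2\,h_{p'}(z_p,\tau),\tag{12}$$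
where $h_{p'}(z_p,\tau)$ means $h_{p'}$ at the point of $W_p$ with coordinates $(z_p,\tau)$.

**Step 3: uniform control of $g$.** In (12), $h_p$ is bounded below on the compact discs above and $h_{p'}$ is bounded above on $N_{p'}$, whose closure is compact in $W_{p'}$. So $|g'|\ge c_1>0$. Since $|g|<1$, Cauchy's estimates bound $g''$ on $|\tau-t|\le\varepsilon_0/2$, hence $|g'(\tau)-g'(t)|\le C_1|\tau-t|$ there. Let $\varepsilon_1=\min(\varepsilon_0/2,\,c_1/2C_1)$ and $C_2=C_1/c_1$. On $D(t,\varepsilon_1)$ we get $|g'(\tau)/g'(t)-1|\le C_2|\tau-t|\le\frac12$. Consequently $\operatorname{Re}(g'(\tau)/g'(t))>0$, and $g$ is injective on this disc, since for $\tau_1\ne\tau_2$ the quantity $\frac{g(\tau_1)-g(\tau_2)}{g'(t)(\tau_1-\tau_2)}$ is an average of $g'/g'(t)$ over a segment and has positive real part. Also $|g'(\tau)|\le(1+C_2|\tau-t|)|g'(t)|$.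

**Step 4: contraction in the metric.** For $x\in N_p$ and $\lambda>0$ let
$$D_p(x,\lambda)=\{\tau:\ h_p(x)^{1/2}|\tau-t_p(x)|<\lambda\}.$$
As $h_p$ is bounded below on $N_p$, we can fix $\rho>0$ with $\rho\,h_p^{-1/2}\le\varepsilon_1$ and $1+C_2\,\rho\,h_p^{-1/2}\le e^{\delta/2}$ on $N_p$ for all $p$. Let $x\in N_p$, $t=t_p(x)$, choose $p'$ as in Step 2, and let $y=(z_p,t)\in N_{p'}$, a point of the same plaque of $W_p$ as $x$. By (12) and (11),
$$|g'(t)|\,h_{p'}(y)^{1/2}=h_p(y)^{1/2}\le e^{-\delta}h_p(x)^{1/2} .$$
For $\lambda\le\rho$ and $\tau\in D_p(x,\lambda)$ we have $|\tau-t|<\rho h_p(x)^{-1/2}\le\varepsilon_1$ and, integrating along the segment, $|g(\tau)-g(t)|\le e^{\delta/2}|g'(t)||\tau-t|$. As $g(t)=t_{p'}(y)$,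
$$h_{p'}(y)^{1/2}|g(\tau)-t_{p'}(y)|\le e^{\delta/2}e^{-\delta}h_p(x)^{1/2}|\tau-t|<e^{-\delta/2}\lambda ,$$
that is,
$$g\big(D_p(x,\lambda)\big)\subset D_{p'}(y,e^{-\delta/2}\lambda)\qquad(\lambda\le\rho).\tag{13}$$

**Step 5: iteration.** Start from any $x_0\in N_{p_0}$. Taking $x=x_k\in N_{p_k}$ and setting $x_{k+1}=y$, $p_{k+1}=p'$, $g_k=g$, we get points $x_k$ in the leaf of $x_0$. Let $D_0=D_{p_0}(x_0,\rho)$ and $G_k=g_{k-1}\circ\dots\circ g_0$. By (13), $G_k$ is defined, holomorphic and injective on $D_0$, and
$$G_k(D_0)\subset D_{p_k}(x_k,e^{-k\delta/2}\rho)\cap D(0,r_{p_k})\qquad(k\ge1).$$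
The first disc has radius at most $e^{-k\delta/2}\varepsilon_1$, so $\operatorname{area}G_k(D_0)\to0$.

**Step 6: passing to the limit.**

**Lemma 3.** Each $b_p$ is (a.e. equal to) a holomorphic function on $|t_p|<r_p$.

*Proof.* Rule (7) for $t_{p_{k+1}}=g_k(t_{p_k})$ reads $b_{p_k}=b_{p_{k+1}}(g_k)g_k'-(\log g_k')'$. Composing with $G_k$ and multiplying by $G_k'$,
$$b_{p_k}(G_k)G_k'=b_{p_{k+1}}(G_{k+1})G_{k+1}'-\big(\log g_k'(G_k)\big)',$$
and $(\log G_{k+1}')'=(\log g_k'(G_k))'+(\log G_k')'$. By induction, a.e. on $D_0$,
$$b_{p_0}=b_{p_k}(G_k)\,G_k'-(\log G_k')' .\tag{14}$$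
The last term is holomorphic because $G_k'\ne0$. For the other term, injectivity and change of variables give
$$\int_{D_0}|b_{p_k}(G_k)G_k'|^2\,dA=\int_{G_k(D_0)}|b_{p_k}|^2\,dA .$$
Each $b_p$ is in $L^2(D(0,r_p))$: on the box $|z|<\frac12$, $|t_p|<r_p$, relatively compact in $W_p$, $s_p$ is in $L^2$ and $c_p$ is bounded, so $b_p=c_p-s_p$ is in $L^2$ of the box, and by Fubini in $L^2$ of the disc. There are finitely many $p$ and the areas tend to $0$, so the integrals tend to $0$ by absolute continuity. By (14), $b_{p_0}$ is on $D_0$ an $L^2$-limit of holomorphic functions, hence holomorphic near $t_{p_0}(x_0)$. As $x_0\in N_{p_0}$ was arbitrary, $b_{p_0}$ is holomorphic on $|t_{p_0}|<r_{p_0}$; local holomorphic representatives agree on overlaps because they agree a.e. $\square$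

## Proof of Theorem B

**Part (1): existence.** The boxes $N_p$ cover $M$, and by Lemma 3 the functions $b_p(t_p)$ on $|t_p|<r_p$ are holomorphic and satisfy (7). By (8) they define a transversely affine structure.

**Part (1): uniqueness.** Two structures give two families $b_i$, $b_i'$ satisfying (7). Their differences $\sigma_i=b_i-b_i'$ satisfy $\sigma_j=\sigma_i(f)f'$, so $\sigma=\sigma_i(t_i)\,dt_i$ is a global holomorphic section of $N^*$, with $\sigma_i$ constant along plaques. Suppose $\sigma\not\equiv0$. Then $|\sigma|_h^2=|\sigma_i|^2e^{\varphi_i}$ has a positive maximum on $M$. Near it, along the plaque, $\log|\sigma|_h^2=\mathrm{const}+\varphi_i$ is strictly psh and has a local maximum. This is impossible. So $\sigma=0$ and the structures agree.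

**Part (4): metrics as functions on $\widetilde M$.** Let $F$ be transversely affine with developing map $T$. The class $\partial_T$ in the lifted normal bundle is determined by $dT(\partial_T)=1$. As $dT(\gamma_*\partial_T)=d(T\circ\gamma)(\partial_T)=\chi(\gamma)$, we have $\gamma_*\partial_T=\chi(\gamma)\partial_T$. Metrics on the lifted normal bundle are exactly $\|\partial_T\|^2=e^{-\Phi}$ with $\Phi$ smooth and real. Such a metric is $\pi_1(M)$-invariant, that is, comes from $N_F$, iff $e^{-\Phi}=|\chi(\gamma)|^2e^{-\Phi\circ\gamma}$ for all $\gamma$, which is $\Phi\circ\gamma=\Phi+\log|\chi(\gamma)|^2$. Its curvature is $i\partial\bar\partial\Phi$, so it is positive along $F$ iff $\Phi$ is strictly psh along the leaves.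

In Theorem A, $\Phi=-\sum_j\log\operatorname{Im}w_j$, and the condition on $\Phi$ is (1): $\Phi\circ\gamma-\Phi=-\sum_j\log\sigma_j(u)=\log|\sigma_{s+1}(u)|^2$.

**Part (2): the holonomy class.** Let $\Phi$ be the function of (4) for the given metric $h$. Suppose $\theta$ is a closed holomorphic $1$-form on $M$, possibly $0$, with $\operatorname{Re}\int_\gamma\theta=\log|\chi(\gamma)|^2$ for all $\gamma$. Let $\Theta$ be a primitive of the lift of $\theta$ to $\widetilde M$; then $\Theta\circ\gamma=\Theta+\int_\gamma\theta$. So $\Phi-\operatorname{Re}\Theta$ is $\pi_1(M)$-invariant and descends to a smooth function on $M$. Since $\operatorname{Re}\Theta$ is pluriharmonic, this function is strictly psh along the leaves, which is impossible at its maximum. Taking $\theta=0$ shows that the class $\log|\chi|^2$ is nonzero, so $b_1(M)>0$.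

**Part (2): manifolds where the Conjecture holds.** Let $\dim M\ge3$ and suppose a metric positive along $F$ exists. In each case below we find $\theta$ as above, a contradiction.

*If $H^1(M,\mathbb R)=0$,* take $\theta=0$.

*If $M$ is compact Kähler,* the class is represented by a real harmonic form $\alpha=\alpha^{1,0}+\overline{\alpha^{1,0}}$. Then $\alpha^{1,0}$ is harmonic, hence holomorphic and closed, and $\alpha=\operatorname{Re}(2\alpha^{1,0})$. Take $\theta=2\alpha^{1,0}$.

*If $\pi:M'\to M$ is a proper modification with $M'$ a compact Kähler manifold,* let $Z\subset M$ be the set of points whose fiber has positive dimension. It is analytic, by semicontinuity of fiber dimension and Remmert's proper mapping theorem. Over $M\setminus Z$ the map $\pi$ is finite and bimeromorphic onto a manifold, hence biholomorphic. As $\pi^{-1}(Z)$ is nowhere dense, it has dimension $\le n-1$, and its fibers over $Z$ have dimension $\ge1$, so $\dim Z\le n-2$. By the Kähler case, the class $\pi^*\log|\chi|^2$ on $M'$ is that of $\operatorname{Re}\theta'$ with $\theta'$ closed holomorphic. Through $\pi$,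 $\theta'$ gives a closed holomorphic $1$-form on $M\setminus Z$. As $Z$ has codimension $\ge2$, its coefficients extend by Hartogs, and we get a closed holomorphic $1$-form $\theta$ on $M$. Every loop in $M$ is homotopic to a loop $\gamma$ in $M\setminus Z$, since $Z$ has real codimension $\ge4$. With $\gamma'=\pi^{-1}(\gamma)$ we have $\operatorname{Re}\int_\gamma\theta=\operatorname{Re}\int_{\gamma'}\theta'=\log|\chi(\gamma)|^2$. So $\theta$ is as required. A Moishezon manifold has a projective modification, so it is covered by this case.

**Part (3), first half: $T$ covers discs of definite size.** We claim that there is $c>0$ with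
$$T(\widetilde M)\supset D\big(T(\tilde x),\,c\,e^{\Phi(\tilde x)/2}\big)\qquad\text{for all }\tilde x\in\widetilde M.\tag{15}$$
Use the finitely many boxes $N_p\subset W_p$ of the previous section. Each $W_p$ is simply connected, so it lifts to $\widetilde M$. On one fixed lift, $T=f_p(t_p)$ with $f_p$ holomorphic and $f_p'\ne0$ on $D(0,1)$; on any other lift, $T=af_p(t_p)+b$ with constants $a\ne0$ and $b$. On the compact disc $|\tau|\le\frac{1+r_p}2$, $|f_p'|$ is bounded below and $|f_p''|$ above. So there is $\eta>0$, $\eta\le\frac{1-r_p}2$, such that for all $|t|\le r_p$ and $|\tau-t|=\eta$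
$$|f_p(\tau)-f_p(t)|\ge\eta|f_p'(t)|-\tfrac12\eta^2\sup|f_p''|\ge\tfrac\eta2|f_p'(t)| .$$
By Rouché, $f_p(D(t,\eta))\supset D(f_p(t),\frac\eta2|f_p'(t)|)$. Both sides scale in the same way when $f_p$ is replaced by $af_p+b$. Take $\eta$ to serve for all $p$. If $\tilde x$ lies over $x\in N_p$, then in the lift of $W_p$ containing $\tilde x$ we get $T(\widetilde M)\supset D(T(\tilde x),\frac\eta2|T'|)$, where $T'=dT/dt_p$ at $\tilde x$. From $\partial_{t_p}=T'\,\partial_T$ in the normal bundle, $h_p(x)=|T'|^2e^{-\Phi(\tilde x)}$, so $|T'|=h_p(x)^{1/2}e^{\Phi(\tilde x)/2}$. As $h_p$ is bounded below on $N_p$, (15) follows.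

**Part (3), second half: climbing along a leaf.** Take points $x_0,x_1,\dots$ as in Step 5 of the previous section; $x_k$ and $x_{k+1}$ lie in one plaque of $W_{p_k}$. Join them in these plaques and lift the path to $\widetilde M$, obtaining $\tilde x_k$. Since $T$ is constant along leaves, $T(\tilde x_k)=T(\tilde x_0)$. By the last computation $\Phi=\varphi_{p_k}+\log|T'(t_{p_k})|^2$ on the lifted box, and the second term is constant on plaques. So by (11)
$$\Phi(\tilde x_{k+1})-\Phi(\tilde x_k)=\varphi_{p_k}(x_{k+1})-\varphi_{p_k}(x_k)\ge2\delta .$$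
Hence $\Phi(\tilde x_k)\to\infty$, and (15) at $\tilde x_k$ gives $T(\widetilde M)\supset D(T(\tilde x_0),R)$ for every $R$. So $T(\widetilde M)=\mathbb C$. $\blacksquare$
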